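
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{question}[theorem]{Question}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}


\title{Birational rigidity of three-dimensional conic bundles\\ at the threshold $3K_S+\Delta$}

\begin{abstract}
A relatively minimal surface conic bundle $X\to S$ over a curve, with discriminant $\Delta$, is birationally rigid if $\deg(3K_S+\Delta)\ge 0$. We study the analogous statement for standard conic bundles over a surface $S$ whose canonical class is not pseudoeffective, where $\tau$ denotes the largest $s$ such that $sK_S+\Delta$ is pseudoeffective. We show that $\tau\ge 3$ does not imply rigidity: there is a standard conic bundle over $\mathbb F_2$ with smooth irreducible discriminant $\Delta\sim-3K_S$ that is birational to a fibration over $\mathbb P^1$ in del Pezzo surfaces of degree $1$. On the positive side, we prove that $\tau\ge3$ implies rigidity if $S$ is irrational, and that $\tau>11/3$ implies rigidity if $S$ is rational.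
\end{abstract}

\section{The question and the answer}\label{sec:intro}

We work over $\mathbb C$ unless another field is named. A divisor class is \emph{pseudoeffective} if it is a limit of classes of effective $\mathbb Q$-divisors. We write $\equiv$ for numerical equivalence.

\begin{definition}
A \emph{Mori fiber space} is a morphism $\varphi\colon X\to S$ with connected fibers, where $X$ is a normal projective variety with $\mathbb Q$-factorial terminal singularities, $\dim S<\dim X$, $\rho(X/S)=1$ and $-K_X$ is $\varphi$-ample; as usual, the base $S$ is normal and projective. A birational map $g\colon X\dashrightarrow X'$ between the total spaces of Mori fiber spaces $X\to S$ and $X'\to S'$ is \emph{square} if there is a birational map $S\dashrightarrow S'$ commuting with $g$ and the two projections, and $g$ induces an isomorphism of the generic fibers. The Mori fiber space $X\to S$ is \emph{birationally rigid} if, for every Mori fiber space $X'\to S'$ and every birational map $g\colon X\dashrightarrow X'$, there is a birational self-map $\theta$ of $X$ such that $g\circ\theta$ is square.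
\end{definition}

Rigidity says that, up to birational self-maps, $X$ carries only one structure of a Mori fiber space. A conic bundle over a rational base with few degenerate fibers tends to have others, and one expects a large discriminant to exclude them. For surfaces this is a theorem, over any field.

\begin{theorem}[{\cite[Theorem 4.12]{book}}]\label{thm:surface}
Let $k$ be a field, $X$ a smooth projective surface and $S$ a smooth projective curve over $k$, and let $X\to S$ be a Mori fiber space over $k$ whose generic fiber is a conic; here $\rho(X/S)=1$ is computed over $k$. Let $\Delta$ be the divisor of closed points of $S$ with singular fiber. If $\deg(3K_S+\Delta)\ge0$, then $X\to S$ is birationally rigid, where all Mori fiber spaces and birational maps are taken in the category of $k$-varieties.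
\end{theorem}

To see what the number $3$ measures, take $S=\mathbb P^1_k$ with $k$ of characteristic $0$, so that $K_X^2=8-\deg\Delta$ and the condition is $\deg\Delta\ge6$.

\emph{$\deg\Delta=5$.} Let $X$ be a smooth cubic surface containing a line $E$ defined over $k$. The planes through $E$ cut residual conics, and $|-K_X-E|$ defines a conic bundle with $\deg \Delta=5$. If it is relatively minimal, then $\rho(X)=2$, and contracting $E$ gives a quartic del Pezzo surface of Picard number $1$. This is a Mori fiber space over a point, so $X\to\mathbb P^1$ is not rigid.

\emph{$\deg\Delta=6$.} Suppose that $X$ is a del Pezzo surface of degree $2$, and let $F$ be the class of a fiber. Let $\iota$ be the covering involution of the double cover $X\to\mathbb P^2$ given by $|-K_X|$. Since $F+\iota^*F$ is pulled back from $\mathbb P^2$ and $-K_X\cdot F=2$, we have $\iota^*F=-2K_X-F$. So there is a second conic bundle structure; but it is the image of the first under a self-map, so it does not contradict rigidity.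

\medskip
We now pass to dimension three.

\begin{definition}
A \emph{standard conic bundle} is a morphism $X\to S$ from a smooth projective $3$-fold to a smooth projective surface such that every fiber is isomorphic to a plane conic and $\rho(X/S)=1$. Its discriminant $\Delta\subset S$ is the curve over which the fibers are singular. If $K_S$ is not pseudoeffective, put
\[
\tau=\tau(S,\Delta)=\max\{s\mid sK_S+\Delta\ \text{is pseudoeffective}\}.
\]
\end{definition}

The set on the right contains $0$ and is closed. It is bounded above, for otherwise $K_S$ would be a limit of pseudoeffective classes $\frac1s(sK_S+\Delta)$ with $s\to\infty$. So $\tau$ is well defined. Problem 4.13 of \cite{book} asks to ``do something similar for 3-folds''; precisely: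

\begin{question}\label{q}
Let $X\to S$ be a standard conic bundle, with $K_S$ not pseudoeffective and $\tau\ge3$. Is $X\to S$ birationally rigid?
\end{question}

The guess is reasonable. If $S\to U$ is a fibration over a curve with general fiber $F$, then $\tau\ge3$ gives $(3K_S+\Delta)\cdot F\ge0$. This is the numerical hypothesis of Theorem~\ref{thm:surface} for the surface conic bundle that one obtains over the function field $\mathbb C(U)$. So $\tau\ge 3$ controls the changes of structure that respect a map to a curve. It does not control those that respect no map to a positive-dimensional base, and because of these the answer turns out to be negative.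

\begin{theorem}\label{thm:A}
There is a standard conic bundle $X\to S=\mathbb F_2$ with smooth irreducible discriminant $\Delta\sim-3K_S$, hence with $\tau=3$, such that $X$ is birational to a Mori fiber space $Y\to\mathbb P^1$ whose general fiber is a del Pezzo surface of degree $1$. In particular $X\to S$ is not birationally rigid.
\end{theorem}

\begin{theorem}\label{thm:B}
Let $X\to S$ be a standard conic bundle, with $K_S$ not pseudoeffective and $\tau=\tau(S,\Delta)\ge3$.
\begin{enumerate}
\item If $S$ is not rational, then $X\to S$ is birationally rigid.
\item If $S$ is rational and $X\to S$ is not birationally rigid, then there is a square birational map from $X/S$ to a Mori fiber space $Y/T$, where $T$ is a del Pezzo surface with Du Val singularities and $\rho(T)=1$, and the discriminant satisfies $\Delta_T\equiv t(-K_T)$ with $\tau\le t<4$. Moreover, either $\tau\le 7/2$, or $T=\mathbb P^2$, $\deg\Delta_T=11$ and $\tau\le11/3$.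
\end{enumerate}
In particular, $\tau>11/3$ implies that $X\to S$ is birationally rigid.
\end{theorem}

This improves the classical bound $\tau\ge4$, and by Theorem~\ref{thm:A} a uniform bound cannot be lowered to $\tau\ge3$. Whether nonrigid examples exist with $3<\tau\le11/3$ is left open here; for $7/2<\tau\le11/3$, rigidity can fail only through a model over $\mathbb P^2$ with discriminant of degree $11$.

Section~\ref{sec:conic} collects two lemmas on conic bundles. Section~\ref{sec:warm} works out a simpler example with $\tau=8/3$, which contains the main idea of the counterexample and shows what is missing; Section~\ref{sec:A} supplies it. Theorem~\ref{thm:B} is proved in Sections~\ref{sec:disc}--\ref{sec:int}: links over a curve are handled by Theorem~\ref{thm:surface}, links over a point force $t<4$, and integrality of intersection numbers does the rest.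

\section{Two lemmas on conic bundles}\label{sec:conic}

In this section $\varphi\colon X\to S$ is a proper morphism from a smooth $3$-fold to a smooth surface, all of whose fibers are plane conics. Then $\varphi$ is flat, and $\omega_X^{-1}$ restricts to each fiber as $\mathcal O(1)$ of the plane. So $\varphi_*\omega_X^{-1}$ is a vector bundle of rank $3$, and locally on $S$ we have $X=\{Q=0\}\subset\mathbb P^2\times S$, where $Q$ is a ternary quadratic form over $\mathcal O_S$ that vanishes identically at no point. The fiber over $p$ is smooth, a pair of lines, or a double line according as $Q(p)$ has rank $3$, $2$ or $1$; we call this the rank of the fiber. The discriminant divisor is $\Delta=\{\det Q=0\}$.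

\begin{lemma}\label{lem:local}
If $Q(p)$ has rank $2$, then $\Delta$ is smooth at $p$; if $Q(p)$ has rank $1$, then $\Delta$ has a node at $p$. So $\Delta$ is a reduced curve (possibly empty) with at most nodes, and the fibers have rank at least $2$ outside a finite set.
\end{lemma}

\begin{proof}
\emph{Rank $2$.} Completing squares and dividing by a unit, we may write $Q=w^2-u\ell^2-\delta\ell'^2$ near $p$, in fiber coordinates $w,\ell,\ell'$, with $u$ a unit and $\delta(p)=0$. Then $\delta$ is a local equation of $\Delta$. At the point $w=\ell=0$, $\ell'=1$ over $p$, the differential of $Q$ is $-d\delta$. As $X$ is smooth, $d\delta\ne0$ at $p$.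

\emph{Rank $1$.} Now $Q=w^2-(az_0^2+2bz_0z_1+cz_1^2)$ with $a,b,c$ in the maximal ideal $\mathfrak m$ of $p$. Smoothness of $X$ at the points $(0:z_0:z_1)$ over $p$ says that $z_0^2\,da+2z_0z_1\,db+z_1^2\,dc\in\mathfrak m/\mathfrak m^2$ is nonzero for all $(z_0:z_1)$. In a basis of the $2$-dimensional space $\mathfrak m/\mathfrak m^2$ this means that two binary quadratic forms $q_1,q_2$ have no common zero. The quadratic part of the local equation $b^2-ac$ of $\Delta$, evaluated at a tangent vector with coordinates $(\lambda,\mu)$, is the discriminant of $\lambda q_1+\mu q_2$. Since $(q_1:q_2)\colon\mathbb P^1\to\mathbb P^1$ is a morphism of degree $2$, it has exactly two branch points. So exactly two members of the pencil have a double root, and the quadratic part has two distinct zeros.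
\end{proof}

\begin{lemma}\label{lem:pic}
Let $X$ and $S$ be projective and irreducible, $\operatorname{Pic}S$ of finite rank, and suppose that $\varphi^{-1}(\Gamma)$ is irreducible for every component $\Gamma$ of $\Delta$. Then for every irreducible curve $\Gamma\subset S$ the divisor $\varphi^*\Gamma$ is reduced and irreducible. Moreover $\operatorname{rk}\operatorname{Pic}X=\operatorname{rk}\operatorname{Pic}S+1$ and $\rho(X/S)=1$.
\end{lemma}

\begin{proof}
Let $\Gamma\subset S$ be an irreducible curve. The fibers are $1$-dimensional, so every component of $\varphi^{-1}(\Gamma)$ dominates $\Gamma$. If $\Gamma\not\subset\Delta$, the generic fiber over $\Gamma$ is a smooth conic and $\varphi^{-1}(\Gamma)$ is irreducible; if $\Gamma\subset\Delta$, this is assumed. By Lemma~\ref{lem:local} the general fiber over $\Gamma$ is reduced, so $\varphi^*\Gamma$ is reduced.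

Let $L\in\operatorname{Pic}X$ have degree $0$ on the fibers. The generic fiber $X_\eta$ is a smooth conic, so $\operatorname{Pic}X_\eta$ injects into $\operatorname{Pic}\mathbb P^1_{\bar\eta}=\mathbb Z$, and $L|_{X_\eta}$ is trivial. Hence $L\cong\mathcal O_X(V)$ with $V$ a divisor whose components do not dominate $S$. Each component of $V$ lies over a curve $\Gamma$, hence equals $\varphi^*\Gamma$. So $L\in\varphi^*\operatorname{Pic}S$, and $L$ has degree $0$ on every curve in a fiber. This gives $\rho(X/S)=1$. Since $\varphi^*$ is injective on Picard groups (as $\varphi_*\mathcal O_X=\mathcal O_S$) and $\omega_X$ has degree $-2$ on the fibers, the rank formula follows.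
\end{proof}

A standard conic bundle is a Mori fiber space: $-K_X$ has degree $2$ on the fibers, and since $\rho(X/S)=1$ it is, numerically over $S$, a positive multiple of a $\varphi$-ample class.

\section{Double covers of a product: an example with \texorpdfstring{$\tau=8/3$}{tau = 8/3}}\label{sec:warm}

A simple source of $3$-folds with two fibrations is the product $\mathbb P^1\times T$, with $T$ a surface, together with a double cover of it. Let $T$ be smooth and projective, $L$ a line bundle on $T$, $A,B,C\in H^0(T,2L)$, and
\[
Y=\{y^2=q\},\qquad q=Ax_0^2+2Bx_0x_1+Cx_1^2,
\]
the double cover $\varrho\colon Y\to\mathbb P^1\times T$ branched along $\{q=0\}$. Seen from $T$, this is a conic bundle with discriminant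
\[
\Delta=\{B^2-AC=0\}\in|4L| .
\]
Seen from $\mathbb P^1$, it is a fibration in double covers of $T$ branched along members of $|2L|$. By the ramification formula $K_Y=\varrho^*\mathcal O(-1,K_T+L)$. So the second fibration has anti-ample canonical class on its fibers if $-K_T-L$ is ample, while the first, if it is standard, has $\tau\ge3$ when $3K_T+4L$ is pseudoeffective.

\begin{proposition}\label{prop:warm}
Let $T=\mathbb P^2$, $L=\mathcal O(2)$ and let $A,B,C$ be general quartic forms. Then $Y\to\mathbb P^2$ is a standard conic bundle with $\tau=8/3$, and $\psi\colon Y\to\mathbb P^1$ is a Mori fiber space in double planes branched along quartics. So $Y\to\mathbb P^2$ is not birationally rigid.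
\end{proposition}

\begin{proof}
The branch divisor is a general member of the base point free system of bidegree $(2,4)$, so it is smooth and $Y$ is smooth. The forms $A,B,C$ have no common zero, and the coefficient of $y^2$ is constant; so the fibers over $\mathbb P^2$ are conics of rank at least $2$, and $\Delta$ is smooth by Lemma~\ref{lem:local}. As a smooth plane curve (of degree $8$), it is irreducible. Since the conics are connected, $Y$ is connected, hence irreducible.

\emph{The preimage of $\Delta$ is irreducible.} For degree reasons $A\not\equiv0$ on $\Delta$. Where $A\neq0$ on $\Delta$, we have $B^2=AC$ and the fiber is $y^2=A(x_0+\frac BAx_1)^2$. If the preimage of $\Delta$ is reducible, each component contains one of the two lines of the general fiber. Then the lines over the generic point of $\Delta$ are defined over $\mathbb C(\Delta)$, that is, $A|_\Delta=r^2$ with $r$ a rational section of $\mathcal O_\Delta(2)$. Since $r^2$ is regular and $\Delta$ is normal, $r$ is regular. As $H^1(\mathbb P^2,\mathcal O(2-8))=0$, it is the restriction of a quadratic form $R$. The quartic form $R^2-A$ vanishes on $\Delta$, which has degree $8$; so $A=R^2$, which is false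 for general $A$.

By Lemma~\ref{lem:pic}, $\rho(Y/\mathbb P^2)=1$ and $\rho(Y)=2$. So $Y\to\mathbb P^2$ is standard, and $\tau=8/3$ since $\deg(sK_{\mathbb P^2}+\Delta)=8-3s$. As $\rho(Y)=2$, also $\rho(Y/\mathbb P^1)=1$, and $-K_Y=\varrho^*\mathcal O(1,1)$ is ample. A fiber $\{y^2=q_x\}$ of $\psi$ is finite of degree $2$ over $\mathbb P^2$ and all its components map onto $\mathbb P^2$; if there are two, they meet over $\{q_x=0\}\ne\emptyset$. So the fibers are connected and $\psi$ is a Mori fiber space. There is no birational map $\mathbb P^2\dashrightarrow\mathbb P^1$, so no birational map from $Y/\mathbb P^2$ to $Y/\mathbb P^1$ is square.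
\end{proof}

The example falls just short of $\tau=3$. If $\rho(T)=1$, $-K_T$ is ample and $L\equiv l(-K_T)$ with $l$ rational, the two wishes read
\[
\tfrac34\le l<1 .
\]
On $\mathbb P^2$ one has $l\in\frac13\mathbb Z$ and there is no solution. On the weighted plane $P=\mathbb P(1,1,2)$ we have $-K_P=\mathcal O_P(4)$, and the class $L=\mathcal O_P(3)$ has $l=\frac34$. The price is that $\mathcal O_P(3)$ is not invertible at the vertex, where the resulting conic bundle is not standard. The next section shows that one can repair it there without enlarging the discriminant.

\section{The counterexample}\label{sec:A}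

\subsection{From the weighted plane to \texorpdfstring{$\mathbb F_2$}{F2}}

Let $S=\mathbb F_2$, let $\sigma$ be the $(-2)$-curve, $f$ a fiber of $S\to\mathbb P^1$, and $h=\sigma+2f$. Then
\[
h^2=2,\quad h\cdot\sigma=0,\quad h\cdot f=1,\quad K_S=-2\sigma-4f=-2h,
\]
and $f$, $h$ are nef and $h$ is big. A class $x\sigma+yf$ with $x<0$ or $y<0$ is not effective, since $x$ and $y$ are its intersection numbers with the nef classes $f$ and $h$. Let $s\in H^0(S,\sigma)$ be an equation of $\sigma$. The system $|h|$ is base point free and defines the contraction $\pi\colon S\to P=\mathbb P(1,1,2)$ of $\sigma$ to the vertex $o=(0:0:1)$. With coordinates $u_0,u_1,v$ on $P$ we have $\pi^*\mathcal O_P(2)=\mathcal O_S(h)$ and $H^0(S,kh)=\mathbb C[u_0,u_1,v]_{2k}$. On $S\setminus\sigma=P\setminus o$ we have $\mathcal O_P(1)=\mathcal O_S(f)$, and a section $G$ of $kh$, regarded as a section of $\mathcal O_P(2k)=\mathcal O_S(2kf)$, is $G/s^k$.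

Start from weighted sextic forms $A,B,C$ and $y^2=q=Ax_0^2+2Bx_0x_1+Cx_1^2$. On $S$ the coefficients lie in $H^0(3h)$. The class $3h=3\sigma+6f$ is not divisible by $2$, so $y^2=q$ does not define a conic bundle over $S$. But $3h+\sigma=2(2\sigma+3f)$ is, and over $S\setminus\sigma$, where $s$ trivializes $\mathcal O(\sigma)$, we may replace the equation by $w^2=sq$. The trouble is that the fibers over $\sigma$ are now double lines. To remedy this, note that $q$ has constant coefficients along $\sigma$, because $3h\cdot\sigma=0$. So $q|_\sigma$ is a binary form over $\mathbb C$, which has a zero; choose coordinates so that it is $(x_0:x_1)=(1:0)$. Then $A=sa$, and with $B=b$, $C=c$,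
\[
sq=a\,(sx_0)^2+2b\,(sx_0)x_1+sc\,x_1^2 .
\]
Taking $z_0=sx_0$ and $z_1=x_1$ as new coordinates removes the unwanted factor: if $b\ne0$ on $\sigma$, the new form is nondegenerate over $\sigma$. This is the conic bundle we use.

\subsection{The conic bundle \texorpdfstring{$X$}{X}}

Choose general sections $a\in H^0(S,2\sigma+6f)$ and $b,c\in H^0(S,3h)$. Both systems are base point free (note $2\sigma+6f=2h+2f$), so:
\begin{itemize}
\item $b|_\sigma$ is a nonzero constant;
\item $a,b,c$ have no common zero;
\item the curve $\{a=0\}$ is nonempty and smooth, in particular reduced.
\end{itemize}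
Let $\mathcal E=\mathcal O\oplus\mathcal O(\sigma+3f)\oplus\mathcal O(2\sigma+3f)$ and let $p\colon\mathbb P(\mathcal E)\to S$ be the projective bundle with $p_*\mathcal O(1)=\mathcal E$. The summands give fiber coordinates
\[
w\in H^0(\mathcal O(1)),\quad z_0\in H^0(\mathcal O(1)\otimes p^*\mathcal O(-\sigma-3f)),\quad z_1\in H^0(\mathcal O(1)\otimes p^*\mathcal O(-2\sigma-3f)).
\]
As $sc\in H^0(S,4\sigma+6f)$, the following equation is homogeneous:
\[
X=\{w^2=az_0^2+2bz_0z_1+sc\,z_1^2\}\in|\mathcal O(2)|,\qquad\varphi=p|_X\colon X\to S .
\]

\begin{lemma}\label{lem:X}
$X$ is smooth and irreducible, the fibers of $\varphi$ are conics of rank at least $2$, and the discriminant $\Delta=\{b^2-sac=0\}\in|6h|=|-3K_S|$ is smooth, irreducible and disjoint from $\sigma$.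
\end{lemma}

\begin{proof}
On $X$ we never have $z_0=z_1=0$, as this would force $w=0$. So $X$ is the double cover of the $\mathbb P^1$-bundle over $S$ with fiber coordinates $(z_0:z_1)$, branched along $D=\{az_0^2+2bz_0z_1+sc\,z_1^2=0\}$, and it suffices that $D$ is smooth. As $a,b,c$ vary, the divisors $D$ form a linear system. A base point has $z_0=0$, because $|2\sigma+6f|$ is base point free, and then $z_1\neq0$ and $s=0$, because $|3h|$ is base point free. By Bertini's theorem $D$ is smooth outside $\{z_0=s=0\}$. On that locus put $z_1=1$; the $z_0$-derivative of the equation at $z_0=0$ is $2b\ne0$. So $D$ and $X$ are smooth.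

The fibers of $\varphi$ are conics because the coefficient of $w^2$ is a nonzero constant. They are connected, so $X$ is connected, hence irreducible. The binary form with coefficients $(a,2b,sc)$ vanishes identically at no point: on $\sigma$ we have $b\ne0$, and off $\sigma$ a common zero of $a,b,sc$ would be one of $a,b,c$. So the ternary form has rank at least $2$ everywhere, and by Lemma~\ref{lem:local} $\Delta$ is smooth. On $\sigma$ we have $b^2-sac=b^2\ne0$.

Finally, $6h$ is nef and big, so $H^1(S,\mathcal O_S(-\Delta))=0$ by Kawamata--Viehweg vanishing ($H^1(-N)=0$ for $N$ nef and big). Hence $H^0(\mathcal O_\Delta)=\mathbb C$, and $\Delta$ is connected. Being smooth, it is irreducible.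
\end{proof}

Next we need that the two lines over $\Delta$ are exchanged by monodromy. The argument is that of Proposition~\ref{prop:warm}, with one twist: before lifting a section from $\Delta$ to $S$ we multiply it by $s$, so that the vanishing theorem applies.

\begin{lemma}\label{lem:irr}
$\varphi^{-1}(\Delta)$ is irreducible.
\end{lemma}

\begin{proof}
The class $2\sigma+6f-6h=-4\sigma-6f$ is not effective, so $a\not\equiv0$ on $\Delta$. Since $b^2=a\cdot sc$ on $\Delta$, the fiber over a point of $\Delta$ with $a\ne0$ is $w^2=a\ell^2$, where $\ell=z_0+(b/a)z_1$. Suppose that $\varphi^{-1}(\Delta)$ is reducible. Every component dominates $\Delta$, so there are two, each containing one line of the general fiber. On one of them $r=w/\ell$ is constant along the lines, and so is a rational section of $\mathcal O_\Delta(\sigma+3f)$ with $r^2=a|_\Delta$. As $\Delta$ is normal, $r$ is regular.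

Consider $sr\in H^0(\Delta,\mathcal O_\Delta(2\sigma+3f))$. The obstruction to lifting it to $S$ lies in
\[
H^1(S,2\sigma+3f-6h)=H^1(S,-(4h+f))=0,
\]
since $4h+f$ is nef and big. Let $\tilde r\in H^0(S,2\sigma+3f)$ be a lift. Then $\tilde r^2-s^2a\in H^0(S,4\sigma+6f)$ vanishes on $\Delta$. As $4\sigma+6f-6h=-2\sigma-6f$ is not effective, $\tilde r^2=s^2a$. So the divisor of $a$ is $2(\operatorname{div}\tilde r-\sigma)$, which contradicts that $\{a=0\}$ is nonempty and reduced.
\end{proof}

By Lemmas~\ref{lem:pic}, \ref{lem:X} and~\ref{lem:irr}, $\rho(X/S)=1$, $\operatorname{rk}\operatorname{Pic}X=3$, and $\varphi^*\sigma$ is reduced and irreducible. So $X\to S$ is a standard conic bundle. The canonical class $K_S=-2h$ is not pseudoeffective, and $sK_S+\Delta\sim2(3-s)h$ (here $s$ is a number) with $h$ nef and nonzero is pseudoeffective if and only if $s\le3$. Hence $\tau=3$.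

\subsection{The del Pezzo fibration \texorpdfstring{$Y$}{Y}}

Regard $A=sa$, $B=b$, $C=c$ as weighted sextic forms in $u_0,u_1,v$. Then
\[
A(o)=0,\qquad \beta:=B(0,0,1)\ne0,\qquad \gamma:=C(0,0,1).
\]
Let $W$ be the quotient of $(\mathbb C^2\setminus0)\times(\mathbb C^4\setminus0)$, with coordinates $(x_0,x_1;u_0,u_1,v,y)$, by $(\mathbb C^*)^2$ acting by
\[
(\lambda x_0,\lambda x_1;\ \mu u_0,\mu u_1,\mu^2v,\lambda\mu^3y),
\]
a $\mathbb P(1,1,2,3)$-bundle over $\mathbb P^1$, and let
\[
Y=\{y^2=Ax_0^2+2Bx_0x_1+Cx_1^2\}\subset W .
\]
On $Y$ we have $(u_0,u_1,v)\ne0$, since otherwise $y=0$ as well. So $Y$ is a finite double cover $\varrho\colon Y\to\mathbb P^1\times P$; in particular $Y$ is projective. Let $\varphi_Y\colon Y\to P$ and $\psi\colon Y\to\mathbb P^1$ be the projections.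

\begin{proposition}\label{prop:Y}
$Y\setminus\varphi_Y^{-1}(o)\cong X\setminus\varphi^{-1}(\sigma)$, and $\psi\colon Y\to\mathbb P^1$ is a Mori fiber space whose general fiber is a del Pezzo surface of degree $1$.
\end{proposition}

\begin{proof}
\emph{(i) The isomorphism.} Over $S\setminus\sigma$ put $z_0'=sz_0$ and $z_1'=s^2z_1$, which are sections of $\mathcal O(1)\otimes p^*\mathcal O(-3f)$. The equation of $X$ becomes
\[
w^2=\frac{A}{s^3}z_0'^2+2\frac{B}{s^3}z_0'z_1'+\frac{C}{s^3}z_1'^2
\qquad\text{in }\ \mathbb P(\mathcal O\oplus\mathcal O(3f)\oplus\mathcal O(3f)),
\]
because $a=A/s$ and $sc/s^4=C/s^3$. Here $A/s^3$, $B/s^3$, $C/s^3$ are the weighted forms $A,B,C$ as sections of $\mathcal O_P(6)=\mathcal O_S(6f)$ over $P\setminus o=S\setminus\sigma$. On the other side, over $P\setminus o$ the ratios $y/x_0,y/x_1$ have weight $3$ under $\mu$, so $(y:x_0:x_1)$ are coordinates in the same bundle, and $(x_0,x_1,y)=(z_0',z_1',w)$ identifies the two equations. In particular, once $Y$ is known to be irreducible, $X$ and $Y$ are birational. All components of the hypersurface $Y\subset W$ have dimension $3$, while $\dim\varphi_Y^{-1}(o)=1$ and $Y\setminus\varphi_Y^{-1}(o)$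 is irreducible; so $Y$ is irreducible.

\emph{(ii) Singularities.} By (i), $Y$ is smooth off $\varphi_Y^{-1}(o)$. Near $\varphi_Y^{-1}(o)$ put $v=1$. What is left of $\mu$ is the group $\{\pm1\}$ acting by $(u_0,u_1,y)\mapsto-(u_0,u_1,y)$ with $x$ fixed, and $Y$ is locally the quotient of a cover by this group. At $u=0$ the equation of the cover is
\[
y^2=x_1(2\beta x_0+\gamma x_1),
\]
and the right side has two distinct zeros on $\mathbb P^1$ since $\beta\ne0$. If $y\ne0$, the $y$-derivative is nonzero, so the cover is smooth, and the action is free there. If $y=0$, we are at one of the two simple zeros. The derivative of the right side along $\mathbb P^1$ is nonzero, so the cover is smooth with local coordinates $(u_0,u_1,y)$, and $Y$ has a singularity $\frac12(1,1,1)=\mathbb C^3/\{\pm1\}$. So $Y$ is smooth apart from two points $\frac12(1,1,1)$. Such a point is resolved by one blow-up, whose exceptional divisor has discrepancy $\frac12>0$. Hence $Y$ is normal, terminal and, having quotient singularities, $\mathbb Q$-factorial.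

\emph{(iii) Picard number.} As $\varphi_Y^{-1}(o)$ has codimension $2$ and $\varphi^{-1}(\sigma)$ is the prime divisor $\varphi^*\sigma$,
\[
\operatorname{Cl}(Y)=\operatorname{Pic}(X\setminus\varphi^{-1}(\sigma))=\operatorname{Pic}(X)/\langle\varphi^*\sigma\rangle,
\]
which has rank $3-1=2$. Ample classes pulled back from $\mathbb P^1$ and from $P$ are independent, so $\rho(Y)=2$. The pullback from $\mathbb P^1$ is trivial on the fibers of $\psi$ and an ample class is not, so $\rho(Y/\mathbb P^1)=1$.

\emph{(iv) Anticanonical class.} Outside codimension $2$, $\varrho$ is a double cover of a smooth variety, branched along a smooth divisor of bidegree $(2,6)$, and $K_P=\mathcal O_P(-4)$. Hence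
\[
K_Y\sim_{\mathbb Q}\varrho^*\mathcal O(-2+1,-4+3)=\varrho^*\mathcal O(-1,-1),
\]
and $-K_Y$ is ample because $\varrho$ is finite.

\emph{(v) Fibers of $\psi$.} The fiber over $x$ is $\{y^2=q_x\}$ with $q_x$ of degree $6$. It is finite of degree $2$ over $P$ and its components map onto $P$. There are at most two of them, and if there are two they meet over $\{q_x=0\}\ne\emptyset$. So the fiber is connected. It is a sextic in $\mathbb P(1,1,2,3)$. For general $x$ it is smooth, since $\operatorname{Sing}Y$ is finite; by (iv) its anticanonical class is the pullback of $\mathcal O_P(1)$, which is ample of square $2\cdot\frac12=1$.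
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $g\colon X\dashrightarrow Y$ be the birational map of Proposition~\ref{prop:Y}. If $g\circ\theta$ were square for some birational self-map $\theta$ of $X$, there would be a birational map from the surface $S$ to $\mathbb P^1$, which is impossible. So $X\to S$ is not birationally rigid, although $\tau=3$.
\end{proof}

\section{Discriminants on birational models}\label{sec:disc}

We turn to Theorem~\ref{thm:B}. Rigidity is about all Mori fiber spaces $Y/T$ birational to $X$, and $T$ may be singular. So we must first carry the condition on $sK_S+\Delta$ from $S$ to other surfaces. The right tool is the Brauer class of the generic fiber, whose ramification makes sense on every model.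

\subsection{Ramification}

Let $\varphi\colon Y\to T$ be a Mori fiber space with $Y$ a $3$-fold and $\dim T=2$.

Every fiber is $1$-dimensional. Indeed, a prime divisor $E\subset Y$ contracted to a point would have degree $0$ on the general fiber, so, as $\rho(Y/T)=1$, some multiple $mE$ with $m>0$ would be linearly equivalent to the pullback of a Cartier divisor on $T$. The section defining $mE$ would come from a section of a line bundle on $T$ vanishing at most at one point. On the normal surface $T$ it would then vanish nowhere, so $mE=0$, a contradiction.

By Mori--Prokhorov \cite{MP}, $T$ has only Du Val singularities (of type $A$). We use the following consequences: $T$ is $\mathbb Q$-factorial, and its minimal resolution $\nu\colon\widetilde T\to T$ satisfies $K_{\widetilde T}=\nu^*K_T$ and has smooth rational exceptional curves of self-intersection $-2$. Terminal $3$-fold singularities are isolated. So outside a finite set of points of $T$, both $Y$ and $T$ are smooth. There, as is standard, $Y\to T$ is a conic bundle as in Section~\ref{sec:conic}: the fibers are Gorenstein curves of arithmetic genus $0$ whose anticanonical bundle is ample of degree $2$.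

Let $\alpha\in\operatorname{Br}\mathbb C(T)[2]$ be the class of the generic fiber. A conic $w^2=u\ell^2+\delta\ell'^2$ corresponds to the quaternion algebra $(u,\delta)$. At a prime divisor $\Gamma$ with local equation $\delta$, and $u$ a unit along $\Gamma$, its residue is the class of $u|_\Gamma$ in $\mathbb C(\Gamma)^*/\mathbb C(\Gamma)^{*2}$. The class $\alpha$ \emph{ramifies} along $\Gamma$ if its residue there is nontrivial. Suppose that a conic bundle with class $\alpha$ is smooth over an open subset $V$ of a smooth surface. Then $\alpha$ does not ramify along any prime divisor, on any model, whose generic point maps into $V$, because over $V$ it is the class of an Azumaya algebra, which pulls back. For a normal surface $S'$ with function field $\mathbb C(T)$, let $\Delta_{S'}$ be the reduced sum of the prime divisors of $S'$ along which $\alpha$ ramifies.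

\begin{lemma}\label{lem:ram}
$\Delta_T$ is the codimension-one discriminant of $Y/T$: outside a finite set it is the locus of singular fibers. The fiber over a general point of a component $\Gamma$ of $\Delta_T$ is a pair of distinct lines, and the residue of $\alpha$ along $\Gamma$ is the double cover of $\Gamma$ by these lines.
\end{lemma}

\begin{proof}
Remove a finite set as above. Where the conic bundle is smooth, $\alpha$ is unramified. Let $\Gamma$ be a curve of singular fibers. By Lemma~\ref{lem:local} the general fiber over $\Gamma$ has rank $2$, and near its image $Y=\{w^2=u\ell^2+\delta\ell'^2\}$ with $\delta$ an equation of $\Gamma$. So the residue is $u|_\Gamma$, which describes the two lines $w=\pm\sqrt u\,\ell$. If it were trivial, there would be two prime divisors $D_1,D_2$ over $\Gamma$ with lines $\ell_i\subset D_i$ in a general fiber. Then $D_1\cdot\ell_2>0$ and $D_2\cdot\ell_1>0$, while $(D_1+D_2)\cdot\ell_1=0$ because $D_1+D_2$ is, near this fiber, the pullback of $\Gamma$. So $D_1\cdot\ell_1<0<D_1\cdot\ell_2$. This contradicts $\rho(Y/T)=1$, by which $\ell_1$ and $\ell_2$ are positively proportional.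
\end{proof}

\subsection{Pseudoeffectivity on other models}

\begin{lemma}\label{lem:psef}
Let $X\to S$ be a standard conic bundle with $K_S$ not pseudoeffective, $\alpha$ the class of its generic fiber, and $2\le s\le\tau$. Then $sK_{S'}+\Delta_{S'}$ is pseudoeffective for every smooth projective $S'$ with a birational morphism $S'\to S$, and $sK_T+\Delta_T$ is pseudoeffective for every $\mathbb Q$-factorial normal projective surface $T$ birational to $S$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:ram}, $\Delta_S=\Delta$. The class
\[
sK_S+\Delta=\tfrac s\tau(\tau K_S+\Delta)+\left(1-\tfrac s\tau\right)\Delta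
\]
is pseudoeffective. A birational morphism $S'\to S$ is a composition of blow-ups of points. So suppose the first claim known for $S'$, and let $\varepsilon\colon S''\to S'$ be the blow-up of one point, with exceptional curve $E$. The class $\alpha$ is unramified over $S\setminus\Delta$, so $\Delta_{S'}$ is contained in the reduced total transform of $\Delta$. This has only nodes: $\Delta$ does, by Lemma~\ref{lem:local}, and blowing up preserves the property. So $\Delta_{S'}$ has multiplicity $m\le2$ at the center, and
\[
\Delta_{S''}=\varepsilon^*\Delta_{S'}-mE+eE,\qquad e\in\{0,1\}.
\]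
Therefore
\[
sK_{S''}+\Delta_{S''}=\varepsilon^*(sK_{S'}+\Delta_{S'})+(s-m+e)E,\qquad s-m+e\ge0 ;
\]
this is where $s\ge2$ is used. The first claim follows by induction. For the second, choose a smooth $S'$ dominating $S$ and $T$, and push forward to $T$: the class $sK_{S'}+\Delta_{S'}$ maps to $sK_T+\Delta_T$. On the $\mathbb Q$-factorial surface $T$, push-forward respects numerical equivalence (by the projection formula), and it preserves effective classes, so it preserves pseudoeffective ones.
\end{proof}

\section{Reduction to a link over a point}\label{sec:links}

The plan is to factor a birational map that violates rigidity into Sarkisov links, and to look at the first link that leaves the square birational class of $X/S$. It is a map over a base $U$, and we rule out $\dim U=2$ and $\dim U=1$.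

Call Mori fiber spaces $X/S$ and $Y/T$ \emph{equivalent} if there is a square birational map $X\dashrightarrow Y$. Then $X/S$ is rigid if and only if every Mori fiber space birational to $X$ is equivalent to it: if $f\colon X\dashrightarrow X'$ is birational and $g\colon X\dashrightarrow X'$ is square, then $\theta=f^{-1}\circ g$ makes $f\circ\theta=g$ square. The converse is immediate.

By Corti's theorem \cite{Corti}, every birational map between $3$-fold Mori fiber spaces is a composition of \emph{Sarkisov links}. A link $\chi\colon Y/T\dashrightarrow Y'/T'$ is a birational map over a common base $U$, as follows; all $3$-folds are $\mathbb Q$-factorial and terminal, the morphisms $T\to U$ and $T'\to U$ have connected fibers, and broken arrows between $Y$, $Y'$, $Z$ and $Z'$ are isomorphisms in codimension one (\emph{small} maps).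
\begin{itemize}
\item Type I: $Y\leftarrow Z\dashrightarrow Y'$, with $Z\to Y$ a divisorial contraction, $T'\to T=U$, and $\rho(T'/T)=1$.
\item Type II: $Y\leftarrow Z\dashrightarrow Z'\to Y'$ with two divisorial contractions, and $T=T'=U$.
\item Type III: the inverse of type I, that is, $Y\dashrightarrow Z'\to Y'$ with $Z'\to Y'$ a divisorial contraction, $T\to T'=U$, and $\rho(T/T')=1$.
\item Type IV: $Y\dashrightarrow Y'$ is small, $T\to U\leftarrow T'$, and $\rho(T/U)=\rho(T'/U)=1$.
\end{itemize}
Divisorial contractions here are contractions of $K$-negative extremal rays.

Suppose now that $X/S$ satisfies the hypotheses of Theorem~\ref{thm:B} and is not rigid. Factor a birational map to a Mori fiber space not equivalent to $X/S$. Some link $\chi\colon Y/T\dashrightarrow Y'/T'$ in the factorization starts from a $Y/T$ equivalent to $X/S$ and ends at a $Y'/T'$ that is not. Then $\dim T=2$, $T$ is birational to $S$, and the Brauer classes of $Y/T$ and $X/S$ agree, so that Lemma~\ref{lem:psef} applies to $T$.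

\begin{lemma}\label{lem:U2}
$\dim U\ne2$. In particular, the link is not of type I or II.
\end{lemma}

\begin{proof}
Suppose that $\dim U=2$. Then $T$ and $T'$ are surfaces, $T\to U$ and $T'\to U$ are birational, and $\chi$ induces a birational map over $\mathbb C(U)$ between the generic fibers of $Y$ and $Y'$. These are smooth projective curves over $\mathbb C(U)$, so the map is an isomorphism and $\chi$ is square, a contradiction. In types I and II we have $U=T$, hence $\dim U=2$.
\end{proof}

\begin{lemma}\label{lem:U1}
$\dim U\ne1$.
\end{lemma}

\begin{proof}
Suppose that $\dim U=1$, put $K=\mathbb C(U)$, and denote by a subscript $K$ the generic fiber over $U$. As $\operatorname{Sing}Y$ is finite, $Y_K$ is a smooth projective surface; $T_K$ is a smooth projective curve, since $T$ is normal. The map $Y_K\to T_K$ has connected fibers, its generic fiber is a conic, and $-K_{Y_K}$ is relatively ample. Moreover $\rho(Y_K/T_K)=1$. Indeed, a divisor on $Y$ of degree $0$ on the general fiber of $\varphi\colon Y\to T$ is numerically trivial over $T$, hence $\mathbb Q$-linearly equivalent to a pullback, by the contraction theorem. So $\operatorname{Cl}(Y)_{\mathbb Q}=\mathbb QK_Y+\varphi^*\operatorname{Cl}(T)_{\mathbb Q}$,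 and this group surjects onto $\operatorname{Pic}(Y_K)_{\mathbb Q}$ by taking closures of divisors.

Let $F$ be a general fiber of $T\to U$; it is nef and avoids the singular points of $T$. By Lemma~\ref{lem:ram} the discriminant $\Delta_K$ of $Y_K/T_K$ is the restriction of $\Delta_T$, so
\[
\deg(3K_{T_K}+\Delta_K)=(3K_T+\Delta_T)\cdot F\ge0
\]
by Lemma~\ref{lem:psef} with $s=3$. This is where $\tau\ge3$ is needed. By Theorem~\ref{thm:surface}, $Y_K/T_K$ is birationally rigid over $K$.

The same reasoning shows that $Y'_K\to T'_K$ is a Mori fiber space over $K$, where $T'_K=\operatorname{Spec}K$ in type III and $T'_K$ is a curve in type IV; and $\chi$ is a $K$-birational map $Y_K\dashrightarrow Y'_K$. So for some $K$-birational self-map $\theta$ of $Y_K$ the map $\chi\circ\theta$ is square over $K$. (In type III this is already absurd, as $T_K$ is a curve.) A birational map $T_K\dashrightarrow T'_K$ is a birational map $T\dashrightarrow T'$, and the generic fibers are the same; so $\chi\circ\theta$ is square as a map from $Y/T$ to $Y'/T'$. Hence $Y'/T'$ is equivalent to $X/S$, a contradiction.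
\end{proof}

So $U$ is a point, the link is of type III or IV, and
\[
\rho(T)=1,\qquad\rho(Y)=2.
\]

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
Suppose that $S$ is not rational. As $K_S$ is not pseudoeffective, no positive multiple of it is effective, so $S$ is birationally ruled over a curve $B$ by the Enriques--Castelnuovo classification, and $B$ has genus at least $1$. The surface $\widetilde T$ is birational to $S$, and its ruling $\widetilde T\dashrightarrow B$ is a morphism because $B$ contains no image of a rational curve other than a point. It contracts the rational curves exceptional for $\nu$, so it factors through a surjective morphism $T\to B$ by normality of $T$. The pullback of a point of $B$ is nef, nonzero and not ample, so $\rho(T)\ge2$, a contradiction.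
\end{proof}

From now on $S$ is rational. Then $\widetilde T$ is rational, so $K_{\widetilde T}=\nu^*K_T$ is not pseudoeffective. As $\rho(T)=1$, the class $K_T$ is a multiple of an ample class; a nonnegative multiple would make $\nu^*K_T$ nef, hence pseudoeffective. So $-K_T$ is ample: $T$ is a del Pezzo surface with Du Val singularities, and $\Delta_T\equiv t(-K_T)$ for some $t$. By Lemma~\ref{lem:psef} with $s=\tau$, we have $t\ge\tau$.

\section{Links over a point force \texorpdfstring{$t<4$}{t < 4}}\label{sec:four}

Over a point there is no surface to which Theorem~\ref{thm:surface} applies. What remains is that $\rho(Y)=2$ and $Y$ has a second extremal contraction after a small map. We use this to show that $-K_Y$ is a positive combination of the pullbacks of ample classes under the two contractions, and then square. The number $4$ enters through the push-forward of $K_Y^2$ to $T$.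

\begin{lemma}\label{lem:K2}
Let $\varphi\colon Y\to T$ be a Mori fiber space with $Y$ a $3$-fold and $\dim T=2$, and let $C\subset T$ be a general member of a very ample linear system. Then $K_Y^2\cdot\varphi^*C=-(4K_T+\Delta_T)\cdot C$.
\end{lemma}

\begin{proof}
By generality $C$ is smooth, avoids any given finite set, and meets $\Delta_T$ transversally; and $Y_C=\varphi^{-1}(C)$ is smooth by Bertini's theorem. So $Y_C\to C$ is a conic bundle with $\Delta_T\cdot C$ singular fibers, each a pair of lines, by Lemma~\ref{lem:ram}. Hence $K_{Y_C}^2=8(1-g(C))-\Delta_T\cdot C$. Let $F$ be a fiber. By adjunction $K_Y|_{Y_C}\equiv K_{Y_C}-(C^2)F$, and $K_{Y_C}\cdot F=-2$, so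
\[
K_Y^2\cdot\varphi^*C=8(1-g(C))-\Delta_T\cdot C+4C^2 .
\]
Inserting $2g(C)-2=C^2+K_T\cdot C$ gives the claim.
\end{proof}

For instance, in Proposition~\ref{prop:warm} with $C$ a line, both sides are $4$.

\begin{proposition}\label{prop:four}
For the link of Section~\ref{sec:links} over a point, $t<4$.
\end{proposition}

\begin{proof}
\emph{Setup.} There are a small map $Y\dashrightarrow Z'$, with $Z'$ terminal and $\mathbb Q$-factorial, and a $K_{Z'}$-negative extremal contraction $g\colon Z'\to V'$ with $\rho(V')=1$: in type III, $g$ is the divisorial contraction $Z'\to V'=Y'$, where $\rho(Y')=1$ since $T'$ is a point; in type IV, $g$ is $Z'=Y'\to T'=V'$. In particular $V'$ is not a point.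

A small map between $\mathbb Q$-factorial varieties identifies their spaces $N^1$. Indeed, if $D\equiv0$ on $Y$, then on a common resolution the difference of the pullbacks of $D$ and of its strict transform $D'$ on $Z'$ is exceptional and numerically trivial over $Z'$, hence zero by the negativity lemma, so $D'\equiv0$; and conversely. So put $N^1(Y)=N^1(Z')$; this identifies $K_Y$ with $K_{Z'}$. Let
\[
P=\varphi^*A_T,\qquad P'=g^*A_{V'},
\]
with $A_T$, $A_{V'}$ very ample. Each is base point free on its own model, and \emph{mobile} on the other: there the corresponding linear system has no fixed divisor. Let $c$ be a general fiber of $Y\to T$. Effective divisors on $Y$, and hence the strict transforms on $Y$ of effective divisors on $Z'$, have nonnegative degree on $c$, and $P\cdot c=0$.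

\emph{$P$ and $P'$ are independent.} Otherwise $P'\in\mathbb R_{>0}P$, since both are classes of nonzero effective divisors on $Y$. The cones $\operatorname{Nef}(Y)$ and $\operatorname{Nef}(Z')$ are strictly convex, $2$-dimensional, and contained in the half plane $\{\,\cdot\,c\ge0\}$. Both contain $P$, which lies on the boundary line of the half plane; so both have the ray $\mathbb R_{\ge0}P$ as an edge. Hence their interiors meet, and some rational class is ample on both $Y$ and $Z'$. So the small map $Y\dashrightarrow Z'$ is an isomorphism. Then $\varphi$ and $g$ contract the same face, the one on which $P$ vanishes, so they coincide. In particular $g$ is not divisorial, the link is of type IV, and $\chi$ is square, a contradiction.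

\emph{Signs.} Since $P$ and $P'$ form a basis of $N^1(Y)_{\mathbb Q}$, we can write $-K_Y\equiv xP+yP'$ with $x,y\in\mathbb Q$. Then $2=-K_Y\cdot c=y\,(P'\cdot c)$ and $P'\cdot c\ge0$, so $y>0$. Next, let $c'\subset Z'$ be a general member of a family of curves contracted by $g$ that covers $Z'$ (if $g$ is a fibration) or the exceptional divisor (if $g$ is divisorial). The base locus on $Z'$ of the mobile system $|P|$ has dimension at most $1$, so it does not contain $c'$, and $P\cdot c'\ge0$. As $P'\cdot c'=0$, we get $0<-K_{Z'}\cdot c'=x\,(P\cdot c')$, so $x>0$.

\emph{Squaring.} Put $A=\frac x2A_T$ and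
\[
M=-K_Y-\varphi^*A\equiv\tfrac x2P+yP' .
\]
On $Y$, the system $|P|$ is base point free and that of $P'$ is mobile; so $P^2$, $P\cdot P'$ and $P'^2$ are represented by effective $1$-cycles, namely by intersecting two general members, which share no component. Let $C\subset T$ be a general member of a very ample system. Since $\varphi^*C$ is nef and the coefficients $\frac x2,y$ are positive, $M^2\cdot\varphi^*C\ge0$. On the other hand $\varphi^*A\cdot\varphi^*A\cdot\varphi^*C=0$ and $K_Y\cdot\varphi^*A\cdot\varphi^*C=-2A\cdot C$. By Lemma~\ref{lem:K2},
\[
0\le M^2\cdot\varphi^*C=-(4K_T+\Delta_T)\cdot C-4A\cdot C .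
\]
Hence $(4-t)(-K_T\cdot C)=-(4K_T+\Delta_T)\cdot C\ge4A\cdot C>0$, and $t<4$.
\end{proof}

\section{Integrality and the end of the proof}\label{sec:int}

If $T=\mathbb P^2$, then $\Delta_T$ has integral degree and $t<4$ can be improved at once. In general we pass to the minimal resolution $\nu\colon\widetilde T\to T$. The point is that $\Delta_{\widetilde T}$ does not exceed $\nu^*\Delta_T$, so the upper bound $t<4$ is inherited by a divisor with integral coefficients.

\begin{lemma}\label{lem:resolve}
$\Delta_{\widetilde T}=\nu^*\Delta_T-\sum c_iE_i$ with all $c_i\ge0$, where the $E_i$ are the $\nu$-exceptional curves.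
\end{lemma}

\begin{proof}
Write $\widetilde\Delta=\Delta_{\widetilde T}$; then $\nu_*\widetilde\Delta=\Delta_T$, so an expression of this form with rational $c_i$ exists, and $\widetilde\Delta\cdot E_j=N\cdot E_j$ for $N=-\sum c_iE_i$. By the negativity lemma ($N$ exceptional and $N\cdot E_j\ge0$ for all $j$ imply $-N\ge0$, because the intersection form is negative definite) it suffices to show $\widetilde\Delta\cdot E\ge0$ for every exceptional $E$. This is clear if $E\not\subset\widetilde\Delta$. If $E\subset\widetilde\Delta$, the residue of $\alpha$ along $E\cong\mathbb P^1$ is a nontrivial double cover of $E$, so it is ramified in at least two points. By the Artin--Mumford complex \cite{AM}, at each point of a smooth surface the ramification of the residues along the curves through this point sums to zero. So another component of $\widetilde\Delta$ passes through each of these points. Hence $(\widetilde\Delta-E)\cdot E\ge2$, and $\widetilde\Delta\cdot E\ge2+E^2=0$.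
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
Let $S$ be rational and $X/S$ not rigid. Section~\ref{sec:links} and Proposition~\ref{prop:four} give $Y/T$ equivalent to $X/S$, with $T$ a Du Val del Pezzo surface, $\rho(T)=1$ and $\Delta_T\equiv t(-K_T)$, $\tau\le t<4$. It remains to bound $\tau$.

\emph{Case $\widetilde T\cong\mathbb P^2$.} There are no $(-2)$-curves on $\mathbb P^2$, so $T=\mathbb P^2$ and $\deg\Delta_T=3t<12$. The degree is an integer, so it is at most $11$, and $\tau\le t=\frac13\deg\Delta_T$. If $\deg\Delta_T\le10$, then $\tau\le10/3<7/2$; if $\deg\Delta_T=11$, then $\tau\le11/3$.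

\emph{Case $\widetilde T\not\cong\mathbb P^2$.} A smooth projective rational surface other than $\mathbb P^2$ dominates some Hirzebruch surface. So $\widetilde T$ has a morphism to $\mathbb P^1$ with general fiber $f\cong\mathbb P^1$; here $f$ is nef and $-K_{\widetilde T}\cdot f=2$. The class $\tau K_{\widetilde T}+\Delta_{\widetilde T}$ is pseudoeffective by Lemma~\ref{lem:psef}, so $\Delta_{\widetilde T}\cdot f\ge2\tau$. By Lemma~\ref{lem:resolve}, using $E_i\cdot f\ge0$,
\[
2\tau\le\Delta_{\widetilde T}\cdot f\le\nu^*\Delta_T\cdot f=t\,(-K_{\widetilde T}\cdot f)=2t<8 .
\]
The integer $\Delta_{\widetilde T}\cdot f$ is therefore at most $7$, and $\tau\le7/2$.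

This proves (2). If $\tau>11/3$, rigidity follows from (1) for $S$ irrational and from (2) for $S$ rational.
\end{proof}

\begin{remark}
The example of Theorem~\ref{thm:A} fits this picture. There $Y\to P=\mathbb P(1,1,2)$ is a Mori fiber space, since $-K_Y$ is ample and $\rho(Y)=2$, and it is equivalent to $X/S$. The two projections of $Y$ form a link of type IV over a point, with $T=P$, $T'=\mathbb P^1$, $\widetilde T=\mathbb F_2$, $t=\tau=3$ and $\Delta_{\widetilde T}\cdot f=6$.
\end{remark}

\begin{thebibliography}{9}

\bibitem{AM} Artin and Mumford, Proc. LMS 25, 1972.

\bibitem{Corti} Corti, \emph{Factoring birational maps of threefolds after Sarkisov}, J. Algebraic Geom. 4, 1995.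

\bibitem{MP} Mori and Prokhorov, \emph{On $\mathbb Q$-conic bundles}, Publ. RIMS 44, 2008.

\bibitem{book} A printed mathematics book, Theorem 4.12 and Problem 4.13.

\end{thebibliography}

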